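\title{Limits along rational cocharacters that stay in a rational orbit}

\begin{abstract}
Let $G$ be a reductive group over a field $k$ acting on an affine $k$-variety $X$, let $\lambda$ be a $k$-defined cocharacter of $G$, and let $x$ be a $\bar k$-point of $X$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists. We prove that if $x'$ is $G(k)$-conjugate to $x$, then $x'$ is conjugate to $x$ under the $k$-points of the unipotent radical $R_u(P_\lambda)$. The field is arbitrary and $x$ need not be $k$-rational. The proof shrinks the stabilizer of $x'$ to a $k$-defined subgroup that still carries the relevant information. We deduce that limits along $k$-defined cocharacters partially order the $G(k)$-orbits, and we show that for $k$-rational $x$ conjugacy under $G(K)$ suffices in general exactly when $K/k$ is separable.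
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $k$ be a field with algebraic closure $\bar k$. Let $G$ be a reductive linear algebraic group defined over $k$, not necessarily connected, acting $k$-morphically on an affine $k$-variety $X$. We identify $G$ and $X$ with their sets of $\bar k$-points. A point $x\in X$ is thus an arbitrary $\bar k$-point and need not be $k$-rational; only cocharacters and conjugating elements will be required to be rational. Let $Y_{G,k}$ be the set of $k$-defined cocharacters $\lambda\colon\mathbb G_m\to G$.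

If a morphism $f$ from $\mathbb G_m$ to an affine variety extends to $\mathbb A^1$, the value of the extension at $0$ is written $\lim_{a\to0}f(a)$. A cocharacter $\lambda$ determines the R-parabolic subgroup $P_\lambda$ and its unipotent radical $U_\lambda=R_u(P_\lambda)$:
\[
P_\lambda=\{g\in G:\lim_{a\to0}\lambda(a)g\lambda(a)^{-1}\text{ exists}\},\qquad
U_\lambda=\{g\in G:\lim_{a\to0}\lambda(a)g\lambda(a)^{-1}=1\}.
\]
Both are $k$-defined when $\lambda\in Y_{G,k}$. For $G=\mathrm{GL}_n$ and $\lambda(a)=\operatorname{diag}(a^{m_1},\dots,a^{m_n})$ with $m_1\ge\dots\ge m_n$, conjugation multiplies the entry $g_{ij}$ by $a^{m_i-m_j}$, so $P_\lambda$ consists of the block upper triangular matrices and $U_\lambda$ of those with identity diagonal blocks.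

Suppose that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists. Then $\lambda(\mathbb G_m)$ fixes $x'$, because $\lambda(b)\cdot x'=\lim_{a\to0}\lambda(ba)\cdot x=x'$. Moreover the limit does not see the action of $U_\lambda$:
\begin{equation}\label{eq:U-invariance}
\lim_{a\to0}\lambda(a)\cdot(u\cdot x)=\lim_{a\to0}\bigl(\lambda(a)u\lambda(a)^{-1}\bigr)\cdot\bigl(\lambda(a)\cdot x\bigr)=x'\qquad(u\in U_\lambda).
\end{equation}
These two facts explain what it means for $x$ and $x'$ to be $U_\lambda$-conjugate.

\begin{lemma}\label{lem:trivial}
Suppose that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists, and let $u\in U_\lambda$. Then $x=u\cdot x'$ if and only if the cocharacter $u\lambda u^{-1}$ fixes $x$.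
\end{lemma}

\begin{proof}
If $x=u\cdot x'$, then $u\lambda u^{-1}$ fixes $x$ because $\lambda$ fixes $x'$. If $u\lambda u^{-1}$ fixes $x$, then $\lambda$ fixes $u^{-1}\cdot x$, so $u^{-1}\cdot x$ is its own limit along $\lambda$; by \eqref{eq:U-invariance} this limit is $x'$.
\end{proof}

So $x'\in U_\lambda\cdot x$ says that the degeneration of $x$ along $\lambda$ is trivial: after $\lambda$ is moved by an element of $U_\lambda$, the point $x$ does not move at all. Over $\bar k$, a limit that stays in the orbit is trivial in this sense, and two rational versions of this statement are known under additional hypotheses. Call the orbit $G(k)\cdot x$ \emph{cocharacter-closed} if it contains $\lim_{a\to0}\lambda(a)\cdot x$ for every $\lambda\in Y_{G,k}$ for which this limit exists. We quote the three known results without proof.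

\begin{theorem}[Geometric version]\label{thm:geometric}
Let $x\in X$ and let $\lambda$ be a cocharacter of $G$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists and is $G$-conjugate to $x$. Then $x'$ is $U_\lambda$-conjugate to $x$.
\end{theorem}

\begin{theorem}[Cocharacter-closed orbits]\label{thm:closed}
Let $x\in X$ be such that $G(k)\cdot x$ is cocharacter-closed. Then for every $\lambda\in Y_{G,k}$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists, $x'$ is $U_\lambda(k)$-conjugate to $x$.
\end{theorem}

\begin{theorem}[$k$-defined stabilizers]\label{thm:stabilizer}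
Let $x\in X$ be such that the identity component $G_x^0$ of the stabilizer of $x$ is $k$-defined. Then for every $\lambda\in Y_{G,k}$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists and is $G$-conjugate to $x$, the point $x'$ is $U_\lambda(k)$-conjugate to $x$.
\end{theorem}

This paper answers the following question.

\begin{quote}
\emph{Let $x\in X$ and $\lambda\in Y_{G,k}$ be such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists. If $x'$ is $G(k)$-conjugate to $x$, is $x'$ then $U_\lambda(k)$-conjugate to $x$?}
\end{quote}

A first example suggests that the answer is yes, and a second one shows that the rationality of the conjugating element matters.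

\begin{example}[Tuples of matrices]\label{ex:matrices}
Let $G=\mathrm{GL}_n$ act on $r$-tuples of $n\times n$ matrices by simultaneous conjugation, and let $\lambda(a)=\operatorname{diag}(aI_s,I_{n-s})$. A tuple $x=(A_1,\dots,A_r)$ with entries in $k$ makes $M=k^n$ a module over the free algebra on $r$ generators. The limit $x'$ exists exactly when every $A_i$ is block upper triangular, that is, when $M'=k^s\oplus0$ is a submodule; then $x'$ is the tuple of block diagonal parts, which describes $M'\oplus M''$ with $M''=M/M'$. The hypothesis $x'\in G(k)\cdot x$ says that $M\cong M'\oplus M''$. The complements of $M'$ in $k^n$ are the subspaces $u(0\oplus k^{n-s})$ with $u\in U_\lambda(k)$, so by Lemma~\ref{lem:trivial} the conclusion $x'\in U_\lambda(k)\cdot x$ says that $0\to M'\to M\to M''\to0$ splits. The implication holds: in the exact sequence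
\[
0\to\operatorname{Hom}(M'',M')\to\operatorname{Hom}(M'',M)\to\operatorname{Hom}(M'',M'')
\]
the dimension of the middle term is the sum of the other two, so the last map is surjective and the identity of $M''$ lifts.
\end{example}

\begin{example}\label{ex:GL2}
Let $G=\mathrm{GL}_2$ act on column vectors $\bar k^2$, let $\lambda(a)=\operatorname{diag}(a,1)$ and $x=(\alpha,1)$ with $\alpha\in\bar k$. Then $x'=(0,1)$, and the only element of $U_\lambda$ that maps $x'$ to $x$ is the unitriangular matrix with upper right entry $\alpha$. If $\alpha\notin k$, then $x'$ is $G$-conjugate to $x$ but not $U_\lambda(k)$-conjugate. If $x=g\cdot x'$ with $g\in G(k)$, then $\alpha=g_{12}\in k$.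
\end{example}

In general the set $\{u\in U_\lambda:u\cdot x=x'\}$ is nonempty by Theorem~\ref{thm:geometric}, and we must find a $k$-point in it. When $x$ is not rational this set carries no evident $k$-structure, and the only rational data at hand are $\lambda$ and one element of $G(k)$ that lies outside $U_\lambda$. They are enough.

\begin{theorem}\label{thm:main}
Let $x\in X$ and $\lambda\in Y_{G,k}$ be such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists. If $x'$ is $G(k)$-conjugate to $x$, then $x'$ is $U_\lambda(k)$-conjugate to $x$.
\end{theorem}

The converse implication is trivial, so Lemma~\ref{lem:trivial} gives the following reformulation.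

\begin{corollary}\label{cor:equivalent}
When $x'$ exists, the following are equivalent: $x'\in G(k)\cdot x$; $x'\in U_\lambda(k)\cdot x$; and $x$ is fixed by some $U_\lambda(k)$-conjugate of $\lambda$.
\end{corollary}

Theorem~\ref{thm:main} contains Theorem~\ref{thm:closed}, which we do not use. The proof rests on Theorems~\ref{thm:geometric} and~\ref{thm:stabilizer}. We also prove two strengthenings. The first replaces one limit by a chain of limits that returns to its starting orbit.

\begin{theorem}\label{thm:chains}
Let $x_0,\dots,x_n\in X$ with $n\ge1$ and $\lambda_0,\dots,\lambda_{n-1}\in Y_{G,k}$ be such that $y_{i+1}=\lim_{a\to0}\lambda_i(a)\cdot x_i$ exists and $y_{i+1}\in G(k)\cdot x_{i+1}$ for all $i<n$. If $x_n\in G(k)\cdot x_0$, then $y_{i+1}\in U_{\lambda_i}(k)\cdot x_i$ for every $i$. In particular all $x_i$ lie in one $G(k)$-orbit, so the preorder on $G(k)$-orbits generated by taking limits along $k$-defined cocharacters is a partial order.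
\end{theorem}

The second determines, for rational points, over which fields the conjugating element may be defined.

\begin{theorem}\label{thm:fields}
Let $K/k$ be a field extension. The following are equivalent.
\begin{enumerate}
\item[(i)] For all $G$ and $X$ over $k$ as above, all $x\in X(k)$ and all $\lambda\in Y_{G,k}$ such that $x'=\lim_{a\to0}\lambda(a)\cdot x$ exists: if $x'\in G(K)\cdot x$, then $x'\in U_\lambda(k)\cdot x$.
\item[(ii)] The extension $K/k$ is separable (not necessarily algebraic).
\end{enumerate}
\end{theorem}

Let $k_s$ be the separable closure of $k$ in $\bar k$. For $x\in X(k)$, the hypothesis ``$G(k)$-conjugate'' in Theorem~\ref{thm:main} can thus be weakened to ``$G(k_s)$-conjugate'', while over an imperfect field it cannot be weakened to ``$G(\bar k)$-conjugate''. The assumption $x\in X(k)$ in (i) cannot be dropped: take $K=k_s$ and $\alpha\in k_s\setminus k$ in Example~\ref{ex:GL2}.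

\begin{remark}\label{rem:nonconnected}
Our proof of Theorem~\ref{thm:chains} applies Theorem~\ref{thm:main} to a non-connected group. Theorems~\ref{thm:geometric} and~\ref{thm:stabilizer} for $G$ follow from the same statements for $G^0$. Indeed $U_\lambda\subseteq G^0$, since each $u\in U_\lambda$ is joined to $1$ by the image of $\mathbb A^1$; also $(G^0)_x^0=G_x^0$; and if $x'\in G\cdot x$, then $G^0\cdot x'$ lies in the closure of $G^0\cdot x$ and has the same dimension, so $x'\in G^0\cdot x$ because the boundary of an orbit consists of orbits of smaller dimension.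
\end{remark}

Section~\ref{sec:prelim} collects the standard facts, and Section~\ref{sec:examples} shows the method in $\mathrm{GL}_3$. Sections~\ref{sec:reduced} and~\ref{sec:main} prove Theorem~\ref{thm:main}; Sections~\ref{sec:chains} and~\ref{sec:fields} prove Theorems~\ref{thm:chains} and~\ref{thm:fields}.

\section{Rationality, weights and stabilizer ideals}\label{sec:prelim}

An \emph{affine $k$-variety} is an affine variety $Y$ over $\bar k$, reduced but not necessarily irreducible, together with a $k$-subalgebra $k[Y]\subseteq\bar k[Y]$ such that $\bar k\otimes_kk[Y]=\bar k[Y]$. For a closed subset $Z\subseteq Y$ let $I(Z)$ be the ideal of all functions that vanish on $Z$. Then $Z$ is \emph{$k$-defined} if $I(Z)$ is generated by elements of $k[Y]$, and in that case $Z$ is again an affine $k$-variety. It is not enough that $Z$ be the zero set of functions in $k[Y]$: if $t\in k\setminus k^p$ in characteristic $p$, the zero set of $T^p-t$ in $\mathbb A^1$ is the point $t^{1/p}$, which is not $k$-defined.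

A \emph{$k$-module} is a finite-dimensional $k$-vector space $W(k)$ with a $k$-defined rational representation of $G$ on $W=\bar k\otimes_kW(k)$. A linear map $\varphi\colon W\to W'$ is \emph{$k$-defined} if $\varphi(W(k))\subseteq W'(k)$; the action of an element of $G(k)$ is an example. We use the following textbook facts.
\begin{enumerate}
\item[(F1)] If $\varphi\colon Y\to Z$ is a $k$-morphism of affine $k$-varieties, the closure of $\varphi(Y)$ is $k$-defined, since its ideal is $\ker\varphi^*=\bar k\otimes_k\ker(k[Z]\to k[Y])$. The image of a homomorphism of algebraic groups is closed. Hence the image of a $k$-group under a $k$-homomorphism is $k$-defined; for instance $gHg^{-1}$ is $k$-defined if $H$ is and $g\in G(k)$.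
\item[(F2)] The identity component of a $k$-defined group is $k$-defined.
\item[(F3)] There is a $G$-equivariant closed $k$-embedding of $X$ into a $k$-module \cite[Lemma~1.1]{Kempf}. Limits and stabilizers may be computed in that module.
\item[(F4)] Let $G$ act on $\bar k[G]$ by $(\rho(h)F)(y)=F(yh)$. Every finite subset of $k[G]$ lies in a finite-dimensional subspace $W_1(k)\subseteq k[G]$ such that $W_1=\bar k\otimes_kW_1(k)$ is $\rho$-stable, and $W_1$ is then a $k$-module.
\end{enumerate}

\subsection*{Weights}
Let $W$ be a $k$-module and $\lambda\in Y_{G,k}$. Then $W=\bigoplus_mW_m$, where $\lambda(a)$ acts on $W_m$ as $a^m$. Since $\lambda$ is $k$-defined, $W_m=\bar k\otimes_kW_m(k)$, so the projections $\operatorname{pr}_m\colon W\to W_m$ are $k$-defined. Put $W_{>0}=\bigoplus_{m>0}W_m$. From $\lambda(a)w=\sum_ma^m\operatorname{pr}_m(w)$ we read off that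
\begin{equation}\label{eq:weights}
\lim_{a\to0}\lambda(a)w\text{ exists and equals }w'\iff w'\in W_0\text{ and }w-w'\in W_{>0}.
\end{equation}

\subsection*{Components of a vector}
Expand $w\in W$ in a basis of $W(k)$, and let $e_1,\dots,e_n$ be a $k$-basis of a finite-dimensional $k$-subspace of $\bar k$ that contains the coefficients. Collecting terms gives
\begin{equation}\label{eq:components}
w=\sum_{i=1}^ne_iw_i,\qquad w_i\in W(k),\quad e_1,\dots,e_n\in\bar k\text{ linearly independent over }k.
\end{equation}
We call $\tilde w=(w_1,\dots,w_n)\in W^n(k)$ a \emph{tuple of $k$-components} of $w$. Linear conditions over $k$ pass from $w$ to its components.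

\begin{lemma}\label{lem:components}
Let $w$ be as in \eqref{eq:components} and let $\varphi\colon W\to W'$ be a $k$-defined linear map. Then $\varphi(w)=0$ if and only if $\varphi(w_i)=0$ for all $i$.
\end{lemma}

\begin{proof}
We have $\varphi(w)=\sum_ie_i\varphi(w_i)$. If this is $0$, then $\sum_ie_i\,\ell(\varphi(w_i))=0$ for every $\ell\in W'(k)^*$, with $\ell(\varphi(w_i))\in k$. Hence all $\ell(\varphi(w_i))$ vanish, and so do all $\varphi(w_i)$. The converse is immediate.
\end{proof}

\subsection*{Stabilizer ideals}
For $w\in W$ let $G_w$ be the stabilizer, a closed subgroup of $G$, and let $J_w\subseteq\bar k[G]$ be the ideal generated by the functions $h\mapsto\ell(hw-w)$ with $\ell\in W(k)^*$. This is the ideal of the scheme-theoretic stabilizer of $w$. Its zero set is $G_w$, so $J_w\subseteq I(G_w)$, and $I(G_w)$ is the radical of $J_w$ by the Nullstellensatz. We say that $w$ \emph{has reduced stabilizer} if $J_w=I(G_w)$.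

\begin{lemma}\label{lem:ideals}
Let $W$ be a $k$-module and $w\in W$.
\begin{enumerate}
\item[(a)] If $w\in W(k)$ and $w$ has reduced stabilizer, then $G_w$ is $k$-defined.
\item[(b)] If $\tilde w$ is a tuple of $k$-components of $w$, then $J_w\subseteq J_{\tilde w}$ and $G_{\tilde w}\subseteq G_w$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $w\in W(k)$ the generators of $J_w$ lie in $k[G]$. (b) We have $\ell(hw-w)=\sum_ie_i\,\ell(hw_i-w_i)$, and the functions $h\mapsto\ell(hw_i-w_i)$ generate $J_{\tilde w}$. The inclusion of groups follows by taking zero sets.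
\end{proof}

\section{Two obstructions in $\mathrm{GL}_3$}\label{sec:examples}

We want to apply Theorem~\ref{thm:stabilizer}, which needs a point with $k$-defined stabilizer. By Lemma~\ref{lem:ideals}(a) two properties guarantee this: the point is rational, and its stabilizer is reduced. Each property can fail on its own, and each failure has a cure. In both examples below $G=\mathrm{GL}_3$ and $\lambda(a)=\operatorname{diag}(a,1,1)$, so $U_\lambda$ consists of the matrices $u(c_2,c_3)$ with first row $(1,c_2,c_3)$ that otherwise agree with the identity matrix.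

\begin{example}[The point is not rational]\label{ex:irrational}
Let $V=\bar k^3$ be the standard module with basis $\varepsilon_1,\varepsilon_2,\varepsilon_3$ of $V(k)$. Let $\theta\in\bar k\setminus k$ and $\alpha\in\bar k$, and put $x=(\alpha,1,\theta)$, so that $x'=(0,1,\theta)=\varepsilon_2+\theta\varepsilon_3$.

Neither known rational result applies. The orbit $G(k)\cdot x$ is not cocharacter-closed, because the scalar matrices contract $x$ to $0$. The stabilizer $G_x$ is conjugate to the group of invertible matrices with first column $\varepsilon_1$, so it is connected and its space of fixed vectors is $\bar kx$. The fixed space of a $k$-defined subgroup $H$ is the kernel of the $k$-defined linear map $V\to V\otimes\bar k[H]$, $v\mapsto(h\mapsto hv-v)$, so it is spanned by rational vectors. The line $\bar kx$ contains no nonzero rational vector. Hence $G_x$ is not $k$-defined, and for the same reason neither is $G_{x'}$.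

We have $u(c_2,c_3)x'=x$ if and only if $c_2+c_3\theta=\alpha$. Theorem~\ref{thm:geometric} provides some point on this line, with no control over its field of definition. Now let $x=gx'$ with $g\in G(k)$. The second and third coordinates give $g_{22}+\theta g_{23}=1$ and $g_{32}+\theta g_{33}=\theta$. Since $1$ and $\theta$ are linearly independent over $k$, we get $g_{22}=g_{33}=1$ and $g_{23}=g_{32}=0$, that is,
\[
g\varepsilon_2=\varepsilon_2+g_{12}\varepsilon_1,\qquad g\varepsilon_3=\varepsilon_3+g_{13}\varepsilon_1 .
\]
So $u_0=u(g_{12},g_{13})\in U_\lambda(k)$ agrees with $g$ on $\varepsilon_2$ and $\varepsilon_3$, and $u_0x'=gx'=x$.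

What happened is that $x'$ was replaced by its tuple of components $\tilde w=(\varepsilon_2,\varepsilon_3)\in V^2(k)$. The relation $\lim_{a\to0}\lambda(a)gx'=x'$ passed to $\lim_{a\to0}\lambda(a)g\tilde w=\tilde w$, and the stabilizer shrank to the $k$-defined group of invertible matrices with second and third columns $\varepsilon_2,\varepsilon_3$. In the general proof Theorem~\ref{thm:stabilizer}, applied to $g\tilde w$, produces $u_0$.
\end{example}

\begin{example}[The stabilizer is not reduced]\label{ex:nonreduced}
Let $\operatorname{char}k=p>0$, let $t\in k\setminus k^p$ and $\theta=t^{1/p}$. Let $V^{(p)}$ be the $k$-module $\bar k^3$ on which $g=(g_{ij})$ acts through the matrix $g^{(p)}=(g_{ij}^p)$, and let $z'=(0,1,t)$. This point is rational, so passing to components changes nothing. The generators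
\[
g_{12}^p+tg_{13}^p,\qquad g_{22}^p+tg_{23}^p-1,\qquad g_{32}^p+tg_{33}^p-t
\]
of $J_{z'}$ are the $p$-th powers of the generators $g_{12}+\theta g_{13}$, $g_{22}+\theta g_{23}-1$, $g_{32}+\theta g_{33}-\theta$ of $J_{x'}$, where $x'=(0,1,\theta)\in V$ as in Example~\ref{ex:irrational}. So $G_{z'}=G_{x'}$, which is not $k$-defined, and $z'$ does not have reduced stabilizer by Lemma~\ref{lem:ideals}(a). The point $x'$ does have reduced stabilizer, as $J_{x'}$ is generated by independent affine-linear equations.

The cure is to exchange $z'$ for $x'$. Raising coordinates to the $p$-th power is an equivariant bijection $V\to V^{(p)}$. If $g\in G(k)$ and $z=g\cdot z'$ has limit $z'$ along $\lambda$, then $z=(\beta,1,t)$ for some $\beta$, so $gx'=(\beta^{1/p},1,\theta)$, and the element $u_0$ of Example~\ref{ex:irrational} satisfies $u_0\cdot z'=z$.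
\end{example}

We thus have two moves. The first keeps the stabilizer as a group and makes it reduced, at the cost of changing the module and losing rationality. The second makes the point rational, at the cost of shrinking the stabilizer, which may then fail to be reduced. Closed subgroups cannot shrink forever. When the second move no longer shrinks the group, it yields a point that is rational and has reduced stabilizer.

\section{Making a stabilizer reduced}\label{sec:reduced}

The first move is always available.

\begin{proposition}\label{prop:reduced}
Let $V$ be a $k$-module, $v\in V$ and $H=G_v$. Then there are a $k$-module $W$ and a point $w\in W$ with $G_w=H$ such that $w$ has reduced stabilizer.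
\end{proposition}

Let $q\colon G\to Y=G/H$ be the quotient map and $z_0=q(1)$. The variety $Y$ is smooth, and $q$ is an $H$-torsor; we need only the consequence that the scheme-theoretic fiber of $q$ over $z_0$ is $H$ with its reduced structure. (The quotient map is separable, so by homogeneity its differential is surjective everywhere and its fibers are smooth.) The fiber of the orbit map $G\to G\cdot v$ over $v$, in contrast, has ideal $J_v$. The two maps differ by the equivariant bijection $\pi\colon Y\to G\cdot v$, which may be inseparable, as in Example~\ref{ex:nonreduced}. We therefore build $w$ from functions on $Y$ instead of functions on the orbit. The difficulty is that $Y$ need not be affine, and a homogeneous space may have no nonconstant global functions at all. This is where we use that $H$ is the stabilizer of a vector: one function pulled back from $V$ cuts out an affine neighborhood of $z_0$.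

\begin{proof}
\emph{Step 1: there is $F_0\in\bar k[Y]$ with $F_0(z_0)=1$ such that $Z=\{F_0\ne0\}$ is affine.} Let $C$ be the closure of $G\cdot v$ in $V$. The finitely many irreducible components of $Y$ are disjoint, so the union $Z'$ of one nonempty affine open subset of each is a dense affine open subset of $Y$. The image $\pi(Z')$ is constructible and dense in $C$, so it contains a nonempty open subset $O'$ of $C$. Since $O'\subseteq G\cdot v$, we may translate $Z'$ and $O'$ by an element of $G$ and assume that $v\in O'$. Choose $f\in\bar k[V]$ that vanishes on the closed set $C\setminus O'$ and has $f(v)=1$, and put $F_0=f\circ\pi$. Then $Z\subseteq\pi^{-1}(O')$, and $\pi^{-1}(O')\subseteq Z'$ because $\pi$ is injective. So $Z$ is a principal open subset of the affine variety $Z'$.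

\emph{Step 2: coordinates on $Z$ from global functions.} Let $b_1,\dots,b_r$ generate the algebra $\bar k[Z]$. Cover $Y$ by finitely many affine open sets $Y_j$. Since $Z\cap Y_j$ is the principal open subset of $Y_j$ defined by $F_0$, there is $N\ge1$ such that each $F_0^{N-1}b_i$ extends from $Z\cap Y_j$ to a function $c_{ij}\in\bar k[Y_j]$. The function $F_0c_{ij}$ equals $F_0^Nb_i$ on $Z\cap Y_j$ and $0$ on $Y_j\setminus Z$. For fixed $i$ these functions agree on overlaps, so they glue to $F_i\in\bar k[Y]$ with $F_i|_Z=F_0^Nb_i$. Note that $F_i(z_0)=b_i(z_0)$.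

\emph{Step 3: the vector $w$.} Regard $F_0,\dots,F_r$ as elements of $\bar k[G]$ through $q$; they are invariant under right translation by $H$. Each $F_i$ is a $\bar k$-linear combination of elements of $k[G]$, so (F4) gives a $k$-module $W_1\subseteq\bar k[G]$ that contains all $F_i$. Put $W=W_1^{\,r+1}$ and $w=(F_0,\dots,F_r)$. Then $H$ fixes $w$, so $J_w\subseteq I(H)$.

\emph{Step 4: $I(H)\subseteq J_w$.} Let $\ell_i\in W(k)^*$ evaluate the $i$-th entry at $1\in G$. Then $\ell_i(hw-w)=F_i(h)-F_i(1)$, so $J_w$ contains $F_0-1$ and $F_i-b_i(z_0)$ for $1\le i\le r$. Let $A=\bar k[G]_{F_0}$ be the coordinate ring of $q^{-1}(Z)$. In $A$ we have $b_i=F_i/F_0^N\equiv b_i(z_0)$ modulo $J_wA$. The elements $b_i-b_i(z_0)$ generate the maximal ideal $\mathfrak m$ of $z_0$ in $\bar k[Z]$, so $\mathfrak mA\subseteq J_wA$. Since the fiber of $q$ over $z_0$ is the reduced variety $H$, we have $\mathfrak mA=I(H)A$. Hence for every $\varphi\in I(H)$ there is $M$ with $F_0^M\varphi\in J_w$, and $F_0\equiv1$ modulo $J_w$ gives $\varphi\in J_w$.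

Thus $J_w=I(H)$. Taking zero sets gives $G_w=H$, and $w$ has reduced stabilizer.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:main}

Fix $g\in G(k)$ with $x=g\cdot x'$, and write $U=U_\lambda$. The hypothesis reads $\lim_{a\to0}\lambda(a)\cdot(g\cdot x')=x'$. The first move changes the module, so we must know that this relation depends only on the stabilizer of the point. Theorem~\ref{thm:geometric} gives exactly this.

\begin{lemma}\label{lem:group-condition}
Let $V$ be a $k$-module, $v\in V$ and $H=G_v$. Then $\lim_{a\to0}\lambda(a)gv$ exists and equals $v$ if and only if $\lambda(\mathbb G_m)\subseteq H$ and $g\in UH$.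
\end{lemma}

\begin{proof}
Suppose that the limit is $v$. As a limit along $\lambda$, the point $v$ is fixed by $\lambda(\mathbb G_m)$. The points $gv$ and $v$ are $G$-conjugate, so Theorem~\ref{thm:geometric} gives $u\in U$ with $v=ugv$; then $ug\in H$ and $g\in UH$. Conversely, let $\lambda(\mathbb G_m)\subseteq H$ and $g=uh$ with $u\in U$, $h\in H$. Then $v$ is its own limit along $\lambda$ and $gv=uv$, so the limit of $gv$ is $v$ by \eqref{eq:U-invariance}.
\end{proof}

The second move respects the same relation.

\begin{lemma}\label{lem:descent}
Let $W$ be a $k$-module, $w\in W$, and $\tilde w=(w_1,\dots,w_n)$ a tuple of $k$-components of $w$. If $\lim_{a\to0}\lambda(a)gw=w$, then $\lim_{a\to0}\lambda(a)g\tilde w=\tilde w$.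
\end{lemma}

\begin{proof}
By \eqref{eq:weights} the hypothesis says that $\operatorname{pr}_m(w)=0$ for $m\ne0$ and $\operatorname{pr}_m((g-1)w)=0$ for $m\le0$. The maps $\operatorname{pr}_m$ are $k$-defined because $\lambda$ is, and the maps $\operatorname{pr}_m\circ(g-1)$ are $k$-defined because also $g\in G(k)$. By Lemma~\ref{lem:components} every $w_i$ satisfies the same equations, so $\lim_{a\to0}\lambda(a)gw_i=w_i$ for all $i$ by \eqref{eq:weights}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\mathcal H$ be the set of closed subgroups $H$ of $G$ such that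
\begin{enumerate}
\item[(a)] $H\subseteq G_{x'}$;
\item[(b)] $\lambda(\mathbb G_m)\subseteq H$ and $g\in UH$;
\item[(c)] $H=G_v$ for some $k$-module $V$ and some $v\in V$, not necessarily rational.
\end{enumerate}
Condition (a) will carry the conclusion back to $x'$, condition (b) records the hypothesis, and condition (c) makes Proposition~\ref{prop:reduced} available.

The group $G_{x'}$ lies in $\mathcal H$. Indeed, (c) holds by the embedding (F3), and (b) holds by Lemma~\ref{lem:group-condition} for $v=x'$. Since $G$ is a noetherian space, $\mathcal H$ has a minimal element $H$. By Proposition~\ref{prop:reduced} there are a $k$-module $W$ and $w\in W$ with $G_w=H$ and $J_w=I(H)$. Let $\tilde w\in W^n(k)$ be a tuple of $k$-components of $w$, and put $H'=G_{\tilde w}$.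

\emph{The group $H'$ lies in $\mathcal H$.} By Lemma~\ref{lem:ideals}(b), $H'\subseteq H\subseteq G_{x'}$, and (c) holds by the definition of $H'$. Condition (b) for $H=G_w$ gives $\lim_{a\to0}\lambda(a)gw=w$ by Lemma~\ref{lem:group-condition}. Lemma~\ref{lem:descent} gives
\begin{equation}\label{eq:tilde-limit}
\lim_{a\to0}\lambda(a)g\tilde w=\tilde w ,
\end{equation}
and Lemma~\ref{lem:group-condition}, now for $v=\tilde w$, gives (b) for $H'$.

\emph{The group $H$ is $k$-defined.} By minimality $H'=H$. Lemma~\ref{lem:ideals}(b) yields
\[
I(H)=J_w\subseteq J_{\tilde w}\subseteq I(H')=I(H).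
\]
So the rational point $\tilde w$ has reduced stabilizer, and $H=G_{\tilde w}$ is $k$-defined by Lemma~\ref{lem:ideals}(a).

\emph{Conclusion.} The stabilizer of $g\tilde w$ is $gHg^{-1}$. It is $k$-defined by (F1), since $g\in G(k)$, and so is its identity component by (F2). By \eqref{eq:tilde-limit} the limit of $g\tilde w$ along $\lambda$ is $\tilde w$, which is $G$-conjugate to $g\tilde w$. Theorem~\ref{thm:stabilizer}, applied to $G$ acting on $W^n$, gives $u_1\in U(k)$ with $u_1g\tilde w=\tilde w$. Then $u_1g\in H\subseteq G_{x'}$, and $u_1\cdot x=u_1g\cdot x'=x'$.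
\end{proof}

\begin{remark}[Use of the hypotheses]\label{rem:hypotheses}
The rationality of $g$ is used in Lemma~\ref{lem:descent} and for the group $gHg^{-1}$; Example~\ref{ex:GL2} shows that the theorem fails without it. The rationality of $\lambda$ is used in Lemma~\ref{lem:descent} and in Theorem~\ref{thm:stabilizer}. That $X$ is affine is used in (F3). That $G$ is reductive enters only through the quoted results of Section~\ref{sec:intro}.
\end{remark}

\begin{remark}[Perfect fields]\label{rem:perfect}
If $k$ is perfect, a reduced $k$-algebra stays reduced after tensoring with $\bar k$, so the radical of an ideal generated by elements of $k[G]$ is again generated by elements of $k[G]$. The stabilizer of every rational point is then $k$-defined, and one may take $w=x'$ in a module $V\supseteq X$. Proposition~\ref{prop:reduced} and the minimal choice of $H$ are needed only for imperfect $k$.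
\end{remark}

\begin{remark}[Vectors, not lines]\label{rem:lines}
Chevalley's theorem \cite[Thm.~5.1]{Borel} presents every closed subgroup $H$ as the stabilizer of a line $\bar kw$, which makes condition (c) look superfluous. But $H$ then acts on $w$ through a character $\chi$, and for $g=uh$ the map $g-1$ in Lemma~\ref{lem:descent} becomes $g-\chi(h)$. The scalar $\chi(h)$ need not lie in $k$, so Lemma~\ref{lem:components} does not apply.
\end{remark}

\section{Chains of limits}\label{sec:chains}

For $n=1$ Theorem~\ref{thm:chains} is Theorem~\ref{thm:main}. For $n\ge2$ we cannot apply Theorem~\ref{thm:main} to one link of the chain, because $y_{i+1}$ is known to be $G(k)$-conjugate to $x_{i+1}$ and not to $x_i$. A dimension count gives less than we need: $y_{i+1}$ lies in the closure of $G\cdot x_i$, so the dimensions of the $G$-orbits cannot increase along the chain, and all $x_i$ lie in one $G$-orbit; but $G$-conjugacy is not enough by Example~\ref{ex:GL2}. The remedy is to take all limits at once and to put the shift of indices into the group.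

\begin{proof}[Proof of Theorem~\ref{thm:chains}]
Let $\sigma$ be the cyclic shift $(z_0,\dots,z_{n-1})\mapsto(z_1,\dots,z_{n-1},z_0)$, acting on $X^n$ and on $G^n$. Since $\sigma(\mathbf h\cdot\mathbf z)=\sigma(\mathbf h)\cdot\sigma(\mathbf z)$ for $\mathbf h\in G^n$ and $\mathbf z\in X^n$, the group $\Gamma=G^n\rtimes\mathbb Z/n$, with $\mathbb Z/n$ generated by $\sigma$, acts $k$-morphically on $X^n$. It is reductive, with identity component $(G^0)^n$, and $\sigma\in\Gamma(k)$.

Put $\mathbf x=(x_0,\dots,x_{n-1})$ and $\boldsymbol\lambda=(\lambda_0,\dots,\lambda_{n-1})\in Y_{\Gamma,k}$. Choose $g_1,\dots,g_n\in G(k)$ with $y_i=g_i\cdot x_i$ for $1\le i<n$ and $y_n=g_n\cdot x_0$; the last choice uses $x_n\in G(k)\cdot x_0$. Then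
\[
\lim_{a\to0}\boldsymbol\lambda(a)\cdot\mathbf x=(y_1,\dots,y_n)=(g_1,\dots,g_n)\,\sigma\cdot\mathbf x\in\Gamma(k)\cdot\mathbf x .
\]
Each coset of $G^n$ in $\Gamma$ is closed and stable under conjugation by $\boldsymbol\lambda(a)$, so an element of $\Gamma$ whose limit under this conjugation is $1$ lies in $G^n$. In $G^n$ the limit is taken factor by factor, so $U_{\boldsymbol\lambda}=\prod_iU_{\lambda_i}$. Theorem~\ref{thm:main} for $\Gamma$ gives $u_i\in U_{\lambda_i}(k)$ with $y_{i+1}=u_i\cdot x_i$ for all $i$. It follows that $G(k)\cdot x_{i+1}=G(k)\cdot y_{i+1}=G(k)\cdot x_i$.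

For $G(k)$-orbits write $\mathcal O\to\mathcal O'$ if $\lim_{a\to0}\lambda(a)\cdot z\in\mathcal O'$ for some $z\in\mathcal O$ and $\lambda\in Y_{G,k}$. The preorder in the statement is generated by this relation, and it is antisymmetric if all orbits in a cycle $\mathcal O_0\to\mathcal O_1\to\dots\to\mathcal O_n=\mathcal O_0$ coincide. Choose $x_i\in\mathcal O_i$ and $\lambda_i$ that realize the arrow $\mathcal O_i\to\mathcal O_{i+1}$ for $i<n$, put $x_n=x_0$, and apply what we have proved.
\end{proof}

\section{Which fields of conjugacy suffice}\label{sec:fields}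

Recall that $K/k$ is \emph{separable} if the ring $K\otimes_k\bar k$ is reduced. Every extension is separable in characteristic $0$. In characteristic $p>0$, MacLane's criterion states that $K/k$ is separable if and only if elements of $k$ that are linearly independent over $k^p$ remain linearly independent over $K^p$. In Theorem~\ref{thm:fields}(i) the limit $x'$ is rational: in an embedding $X\subseteq V$ as in (F3) it equals $\operatorname{pr}_0(x)\in V(k)$. So $x$ and $x'$ both lie in $X(k)\subseteq X(K)$, and this is where the orbit $G(K)\cdot x$ is taken.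

\subsection*{Inseparable extensions do not suffice}

\begin{proof}[Proof of Theorem~\ref{thm:fields}, (i)$\Rightarrow$(ii)]
Suppose that $K/k$ is not separable, and let $p=\operatorname{char}k>0$. By MacLane's criterion there are $t_1,\dots,t_n\in k$, linearly independent over $k^p$, and $d_1,\dots,d_n\in K$, not all zero, with $\sum_it_id_i^p=0$. Renumber so that $d_1\ne0$ and put $c_i=-d_i/d_1$. Then $t_1=\sum_{i\ge2}t_ic_i^p$, and $n\ge2$ because $t_1\ne0$.

Let $G=\mathrm{GL}_n$ act on $X=\bar k^n$ through $g^{(p)}=(g_{ij}^p)$, as in Example~\ref{ex:nonreduced}; this is the action by linear substitutions on the span of the $p$-th powers of $n$ variables. Let $\lambda(a)=\operatorname{diag}(a,1,\dots,1)$ and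
\[
x=(t_1,t_2,\dots,t_n),\qquad x'=(0,t_2,\dots,t_n).
\]
Then $\lambda(a)\cdot x=(a^pt_1,t_2,\dots,t_n)$ has limit $x'$. The matrix $u$ with first row $(1,c_2,\dots,c_n)$ that otherwise agrees with the identity lies in $U_\lambda(K)$, and $u\cdot x'=(\sum_{i\ge2}c_i^pt_i,t_2,\dots,t_n)=x$. So $x'\in G(K)\cdot x$. For $g\in G(k)$ the first coordinate of $g\cdot x'$ is $\sum_{i\ge2}g_{1i}^pt_i$, which lies in $\sum_{i\ge2}k^pt_i$ and so differs from $t_1$. Hence $x\notin G(k)\cdot x'$, and in particular $x'\notin U_\lambda(k)\cdot x$. So (i) fails.
\end{proof}

For $k$ imperfect and $K=\bar k$, the smallest instance has $n=2$, $x=(t,1)$ and $x'=(0,1)$ with $t\in k\setminus k^p$.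

\subsection*{Separable extensions suffice}
The group $\operatorname{Gal}(k_s/k)$ acts on the $k_s$-points of an affine $k$-variety $Y$ with fixed set $Y(k)$, compatibly with $k$-morphisms; in particular $\sigma(h\cdot z)=\sigma(h)\cdot\sigma(z)$ for a $k$-defined action. We need three more facts.
\begin{enumerate}
\item[(F5)] The set $Y(k_s)$ is dense in $Y$ \cite[AG.13.3]{Borel}.
\item[(F6)] A closed subset $Z\subseteq Y$ that is $k_s$-defined and whose set of $k_s$-points is Galois-stable is $k$-defined \cite[AG.14.4]{Borel}.
\item[(F7)] The closure of a subset $E\subseteq Y(k_s)$ is $k_s$-defined. Indeed, if $f=\sum_ie_if_i$ vanishes on $E$, with $f_i\in k_s[Y]$ and $e_i\in\bar k$ linearly independent over $k_s$, then each $f_i$ vanishes on $E$, since it takes values in $k_s$ there.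
\end{enumerate}

\begin{proof}[Proof of Theorem~\ref{thm:fields}, (ii)$\Rightarrow$(i)]
Let $K/k$ be separable, $x\in X(k)$ and $x'\in G(K)\cdot x$. By (F3) we may assume that $X=V$ is a $k$-module. Write $U=U_\lambda$.

\emph{Step 1: there is $u_0\in U(k_s)$ with $u_0\cdot x=x'$.} Fix a closed $k$-embedding $G\subseteq\mathrm{GL}_N$ with $\lambda(a)=\operatorname{diag}(a^{m_1},\dots,a^{m_N})$. Let $J\subseteq k[G]$ be the ideal generated by the entries $(h-1)_{ij}$ with $m_i\le m_j$ and by the functions $h\mapsto\ell(h\cdot x-x')$ with $\ell\in V(k)^*$; the latter lie in $k[G]$ because $x$ and $x'$ are rational. For every field $F\supseteq k$, the $k$-homomorphisms $k[G]/J\to F$ are the elements $h\in G(F)$ with $\lim_{a\to0}\lambda(a)h\lambda(a)^{-1}=1$ and $h\cdot x=x'$. After extension of the base field to $K$ the group $G$ remains reductive, and $x'$ remains the limit of $x$ by \eqref{eq:weights}. Theorem~\ref{thm:main} over $K$ therefore gives a homomorphism $k[G]/J\to K$. Its image $R$ is a finitely generated $k$-subalgebra of $K$, and $R\otimes_k\bar k\subseteq K\otimes_k\bar k$ is nonzero and reduced; this is the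 only use of separability. So $R$ is the coordinate ring of a nonempty affine $k$-variety, which has a $k_s$-point by (F5). The composite $k[G]/J\to R\to k_s$ is the required $u_0$.

It remains to descend from $k_s$ to $k$. Put $E=U(k_s)\cap G_{x'}$, a Galois-stable group because $U$ is $k$-defined and $x'$ is rational. For $\sigma\in\operatorname{Gal}(k_s/k)$ we have $\sigma(u_0)\cdot x=\sigma(u_0\cdot x)=x'$, so
\begin{equation}\label{eq:cocycle}
u_0\,\sigma(u_0)^{-1}\in E .
\end{equation}
We look for a rational element in the coset $Eu_0$. Theorem~\ref{thm:stabilizer} need not apply to $x$, since the stabilizer of a rational point need not have $k$-defined identity component (Example~\ref{ex:nonreduced}). We replace $G_{x'}$ by a $k$-defined subgroup built from $E$ and $\lambda$, and we replace $x'$ and $x$ by rational vectors $w$ and $y$ that are related in the same way.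

\emph{Step 2: the groups $D$ and $D'$.} Let $D$ be the closure of $E$ in $G$. It is a closed subgroup contained in $U\cap G_{x'}$, so $D(k_s)=E$. By (F7) and (F6), $D$ is $k$-defined. For $a\in k_s^*$ the element $\lambda(a)$ normalizes $U(k_s)$ and fixes $x'$, so it normalizes $E$ and hence $D$. The normalizer of $D$ is closed and $k_s^*$ is infinite, hence dense in $\mathbb G_m$, so $\lambda(\mathbb G_m)$ normalizes $D$. The group $D'=\lambda(\mathbb G_m)D$ is the image of $\mathbb G_m\ltimes D$ under a $k$-homomorphism, so it is closed and $k$-defined by (F1). We have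
\begin{equation}\label{eq:intersection}
U\cap D'=D .
\end{equation}
Indeed, if $\lambda(b)d\in U$ with $d\in D\subseteq U$, then $\lambda(b)\in U$; as $\lambda(b)$ commutes with $\lambda(\mathbb G_m)$, it equals its own limit under conjugation, which is $1$.

\emph{Step 3: the vectors $w$ and $y$.} Since $D'$ is $k$-defined, Chevalley's theorem \cite[Thm.~5.1]{Borel} gives a $k$-module $W$ and a nonzero $w\in W(k)$ with $D'=\{h\in G:h\,\bar kw=\bar kw\}$. Let $\chi$ be the character of $D'$ with $hw=\chi(h)w$. It is $k$-defined, being $h\mapsto\ell(hw)$ for any $\ell\in W(k)^*$ with $\ell(w)=1$. The elements of $D$ are unipotent, so they fix $w$, and $\lambda(a)w=a^mw$ for some $m\in\mathbb Z$. Put $y=u_0^{-1}w\in W(k_s)$. By \eqref{eq:cocycle},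
\[
\sigma(y)=\sigma(u_0)^{-1}w=u_0^{-1}\bigl(u_0\,\sigma(u_0)^{-1}\bigr)w=u_0^{-1}w=y
\]
for all $\sigma$, so $y\in W(k)$.

\emph{Step 4: absorbing the character.} The vector $w$ is only an eigenvector of $\lambda$, so we enlarge the group by scalars. Let the reductive $k$-group $G_1=G\times\mathbb G_m$ act on $W$ by $(h,c)\cdot v=c\,hv$, and let $\lambda_1(a)=(\lambda(a),a^{-m})$, so that $\lambda_1\in Y_{G_1,k}$. Then $U_{\lambda_1}=U\times1$ and $\lambda_1$ fixes $w$. By \eqref{eq:U-invariance} the limit of $y=(u_0,1)^{-1}\cdot w$ along $\lambda_1$ is $w$, which is $G_1$-conjugate to $y$. If $c\,hw=w$, then $h$ stabilizes the line $\bar kw$, so the stabilizer of $w$ in $G_1$ is $\{(h,\chi(h)^{-1}):h\in D'\}$. It is $k$-defined by (F1). The stabilizer $S$ of $y$ is its conjugate by $(u_0,1)^{-1}\in G_1(k_s)$, so $S$ is $k_s$-defined by (F1) over $k_s$. If $s\in S(k_s)$, then $\sigma(s)\cdot y=\sigma(s\cdot y)=y$ because $y$ is rational, so $S(k_s)$ is Galois-stable. By (F6) and (F2), $S$ and $S^0$ are $k$-defined.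

\emph{Step 5: conclusion.} Theorem~\ref{thm:stabilizer} for $G_1$ acting on $W$ gives $u_1\in U(k)$ with $u_1y=w$. Then $u_1u_0^{-1}\in U$ fixes $w$, so it lies in $U\cap D'$, which is $D\subseteq G_{x'}$ by \eqref{eq:intersection}. Therefore
\[
u_1\cdot x=(u_1u_0^{-1})\cdot(u_0\cdot x)=(u_1u_0^{-1})\cdot x'=x',
\]
with $u_1\in U_\lambda(k)$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Borel}
Borel, \emph{Linear Algebraic Groups}.

\bibitem{Kempf}
Kempf, \emph{Instability in invariant theory}, Ann. of Math. 108 (1978).

\end{thebibliography}
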